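# When is the commutant $V^*(\phi)$ on the Bergman space abelian?

## 1. The guess "always abelian", tested on $z^q$, an exponential and a cosine

Let $\mathbb D$ be the open unit disk, $A$ area measure, and $L^2_a=L^2_a(\mathbb D)$ the Bergman space of holomorphic functions on $\mathbb D$ that are square integrable for $A$. It is a closed subspace of $L^2(\mathbb D)$. Point evaluations are bounded, $f(z)=\langle f,K_z\rangle$, with $\|K_z\|$ locally bounded in $z$. The monomials are orthogonal, $\|z^k\|^2=\pi/(k+1)$, and polynomials are dense.

For a nonconstant $\phi\in H^\infty(\mathbb D)$ let $M_\phi f=\phi f$ on $L^2_a$, let $W^*(\phi)$ be the von Neumann algebra generated by $M_\phi$, and let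
$$V^*(\phi)=W^*(\phi)'=\{M_\phi,M_\phi^*\}'$$
be the von Neumann algebra of all bounded operators on $L^2_a$ commuting with $M_\phi$ and $M_\phi^*$. Its projections are the projections onto the closed subspaces that reduce $M_\phi$. We ask when $V^*(\phi)$ is abelian, and the answer one would first guess is: always. Let us test it.

**Test 1: $\phi=z^q$.** Put $M=M_{z^q}$. From $\langle M^*z^m,z^k\rangle=\langle z^m,z^{k+q}\rangle$ we get $M^*z^m=\frac{m-q+1}{m+1}z^{m-q}$ for $m\ge q$ and $M^*z^m=0$ for $m<q$. Hence
$$M^*Mz^k=\frac{k+1}{k+q+1}\,z^k=\Big(1-\frac q{k+q+1}\Big)z^k .$$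
These eigenvalues are pairwise distinct. So $T\in V^*(z^q)$, which commutes with $M^*M$, is diagonal: $Tz^k=t_kz^k$. Commuting with $M$ gives $t_{k+q}=t_k$. Conversely every $q$-periodic sequence gives an element of $V^*(z^q)$. So $V^*(z^q)\cong\mathbb C^q$, which is abelian.

Let us record the shape of these operators for later. With $\varepsilon=e^{2\pi i/q}$ and constants $c_j$, the operator
$$Tf(z)=\sum_{j=0}^{q-1}c_j\,\varepsilon^jf(\varepsilon^jz)$$
has $t_k=\sum_jc_j\varepsilon^{j(k+1)}$, and every $q$-periodic sequence has this form. Here $\rho_j(z)=\varepsilon^jz$ are the solutions of $\phi\circ\rho_j=\phi$, and $\varepsilon^j=\rho_j'$. So the elements of $V^*(z^q)$ are sums over the fibre of $\phi$ with constant coefficients and Jacobian factors.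

The result is not a formality. On the Hardy space, $M_{z^q}$ is an isometry, unitarily equivalent to $S\otimes I_q$ with $S$ the unilateral shift, and the same commutant there is $I\otimes M_q(\mathbb C)$, which is nonabelian for $q\ge2$.

**Test 2: an exponential.** The map $L(z)=\log\frac{1+z}{1-z}$ carries $\mathbb D$ conformally onto the strip $\mathbb S=\{|\operatorname{Im}\zeta|<\pi/2\}$. The unitary $f\mapsto(f\circ L^{-1})(L^{-1})'$ from $L^2_a(\mathbb D)$ onto $L^2_a(\mathbb S)$ turns $M_\phi$ into multiplication by $\phi\circ L^{-1}$. Take $\phi=e^{iL}$, which is bounded by $e^{\pi/2}$. On $L^2_a(\mathbb S)$ the unitary $(U_tf)(\zeta)=f(\zeta+2\pi)$ commutes with multiplication by $e^{i\zeta}$. A unitary $U$ that commutes with an operator $M$ also commutes with $M^*$: from $UM=MU$ we get $MU^*=U^*M$, and then we take adjoints. So $V^*(\phi)$ contains the von Neumann algebra generated by $U_t$. That algebra is infinite-dimensional but abelian. The guess survives as far as we can see.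

**Test 3: a cosine.** Now take $\phi=\cos L$, bounded by $\cosh(\pi/2)$ since $|\cos(x+iy)|\le\cosh y$. On $L^2_a(\mathbb S)$ both $(U_tf)(\zeta)=f(\zeta+2\pi)$ and $(U_sf)(\zeta)=-f(-\zeta)$ are unitary and commute with multiplication by $\cos\zeta$, so both lie in the commutant. But
$$(U_sU_tf)(\zeta)=-f(-\zeta+2\pi),\qquad(U_tU_sf)(\zeta)=-f(-\zeta-2\pi).$$
For $f(\zeta)=e^{-\zeta^2}$, which is in $L^2_a(\mathbb S)$ because $|f(x+iy)|=e^{-x^2+y^2}$, these are different functions. So $V^*(\cos L)$ is not abelian, and the guess is false as it stands.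

Two ways to save it suggest themselves: assume that $V^*(\phi)$ is finite-dimensional, or assume only that it is a type I von Neumann algebra. Test 3 does not decide the second version yet: we have found two noncommuting elements of $V^*(\cos L)$, but to learn its type we must know all elements. The first version will turn out true and the second false, with the cosine as counterexample.

## 2. Blaschke products, type I, group von Neumann algebras, and the theorems

**Definition (finite Blaschke product).** A finite Blaschke product of degree $n$ is $B(z)=c\prod_{i=1}^n\frac{z-\alpha_i}{1-\bar\alpha_iz}$ with $|c|=1$, $\alpha_i\in\mathbb D$. For $|\omega|<1$ the equation $B=\omega$ has exactly $n$ solutions in $\mathbb D$, counted with multiplicity. A holomorphic $B:\mathbb D\to\mathbb D$ with $|B(z)|\to1$ as $|z|\to1$ is a finite Blaschke product.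

**Definition (type I).** A von Neumann algebra is of type I if it is a direct sum of algebras $\mathcal B(H_n)\otimes\mathcal Z_n$ with $\mathcal Z_n$ abelian. Every abelian von Neumann algebra is of type I, and so is $M_2(\mathbb C)\otimes L^\infty(0,\pi)$, which is not abelian. A finite type I algebra on a separable space is a direct sum of algebras $M_n(L^\infty(Y_n))$ with $n<\infty$.

**Definition (group von Neumann algebra).** For a countable group $G$ let $(\lambda_g\xi)(\sigma)=\xi(g^{-1}\sigma)$ on $\ell^2(G)$. Then $L(G)$ is the von Neumann algebra generated by the left translations $\lambda_g$. It is the commutant of the right translations $\xi\mapsto\xi(\cdot\,g)$. For example, the Fourier transform identifies $L(\mathbb Z)$ with $L^\infty(-\pi,\pi)$, the generator going to $e^{i\theta}$.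

**Definition (the surface $X'_\phi$).** Let $\mathbb D'=\{z\in\mathbb D:\phi'(z)\ne0\}$ and
$$X'=X'_\phi=\{(z,w)\in\mathbb D'\times\mathbb D':\phi(z)=\phi(w)\}.$$
By the implicit function theorem $X'$ is a Riemann surface on which both coordinate projections, and hence also $(z,w)\mapsto\phi(z)$, are local biholomorphisms. It has countably many components $X_i$, $i\in I$. For $\phi=z^q$, where $\mathbb D'$ is $\mathbb D\setminus\{0\}$ if $q\ge2$ and $\mathbb D$ if $q=1$, the components are the $q$ graphs $w=\varepsilon^kz$. The diagonal $\delta=\{(z,z):z\in\mathbb D'\}$ is always a component: it is connected because $\mathbb D'$ is, it is closed, and it is open because $\phi$ is locally injective on $\mathbb D'$.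

**Theorem 1.** For nonconstant $\phi\in H^\infty(\mathbb D)$ the following are equivalent: (i) $\dim V^*(\phi)<\infty$; (ii) there are a finite Blaschke product $B$ of degree $\ge1$ and $h\in H^\infty(\mathbb D)$ with $\phi=h\circ B$ and $V^*(\phi)=V^*(B)$. In this case $V^*(\phi)$ is abelian, so $V^*(\phi)\cong\mathbb C^q$, where $q\le\deg B$ is the number of components of $X'_B$. Every $q\ge1$ occurs.

**Theorem 2.** Let $G$ be a group of conformal automorphisms of $\mathbb D$ such that $\phi(z)=\phi(w)\Leftrightarrow w\in Gz$. Then $V^*(\phi)\cong L(G)$. It is of type I if and only if $G$ is cyclic or infinite dihedral. It is abelian if $G$ is cyclic, and $\cong M_2(\mathbb C)\otimes L^\infty(0,\pi)$ if $G$ is infinite dihedral.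

**Corollary 3.** The function $\phi(z)=\cos\big(\log\frac{1+z}{1-z}\big)$ is in $H^\infty(\mathbb D)$, and $V^*(\phi)\cong M_2(\mathbb C)\otimes L^\infty(0,\pi)$ is of type I and nonabelian.

*Proof of Corollary 3 from Theorem 2.* Boundedness was seen in Test 3. We have $\cos L(z)=\cos L(w)$ if and only if $L(w)=\pm L(z)+2\pi m$ for some $m\in\mathbb Z$. The maps $\zeta\mapsto\pm\zeta+2\pi m$ are automorphisms of $\mathbb S$, and they form an infinite dihedral group, generated by $t:\zeta\mapsto\zeta+2\pi$ and the involution $s:\zeta\mapsto-\zeta$ with $sts=t^{-1}$. Conjugate it by $L$ to get $G$. $\square$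

So finite-dimensionality does force $V^*(\phi)$ to be abelian, and type I does not. Both theorems rest on a description of all elements of $V^*(\phi)$ for arbitrary $\phi$, which says that the shape found in Test 1 is the general one. Sections 3 to 6 prove it.

## 3. Disintegrating $L^2(\mathbb D)$ over the fibres of $\phi$

Write $V=V^*(\phi)$ and $Z_\omega=\phi^{-1}(\omega)$. Let $\Omega=\phi(\mathbb D)\setminus\phi(\{\phi'=0\})$, a bounded open set minus a countable set. Each fibre is countable, so $\phi^{-1}(\phi(\{\phi'=0\}))$ is countable, and almost every $z$ lies over $\Omega$. For $\omega\in\Omega$ the fibre $Z_\omega$ is nonempty, countable, closed and discrete in $\mathbb D$, and contained in $\mathbb D'$.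

Cover $\mathbb D'$ by countably many discs $\Delta_k\subset\mathbb D'$ on which $\phi$ is injective, with inverses $\sigma_k:\phi(\Delta_k)\to\Delta_k$. Put $S_k=\Delta_k\setminus\bigcup_{j<k}\Delta_j$ and $\Omega_k=\phi(S_k)\cap\Omega$. These are Borel sets and the $S_k$ partition $\mathbb D'$. So for $\omega\in\Omega$ the points of $Z_\omega$ are the $\sigma_k(\omega)$ with $\omega\in\Omega_k$, each listed once. For a function $f$ put
$$f^\sharp=f/\phi'\quad\text{on }\mathbb D'.$$
Change of variables on each $S_k$ gives, for Borel $F\ge0$,
$$\int_{\mathbb D}F\,dA=\int_\Omega\sum_{z\in Z_\omega}\frac{F(z)}{|\phi'(z)|^2}\,dA(\omega).\tag{1}$$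
Taking $F=|f|^2$ we see that $f\mapsto(f^\sharp\circ\sigma_k|_{\Omega_k})_k$ is a unitary from $L^2(\mathbb D)$ onto $\bigoplus_kL^2(\Omega_k)$. The fibre over $\omega$ is $\ell^2(Z_\omega)$, the component of $f$ there is $f^\sharp|_{Z_\omega}$, and multiplication by $b(\phi)$, for $b$ bounded Borel, becomes multiplication by $b(\omega)$.

Two remarks on null sets are used constantly. A property that holds for a.e. $\omega$ and all $z\in Z_\omega$ holds for a.e. $z$, by (1). Conversely, $\phi$ maps null sets to null sets (it is locally Lipschitz), so a property that holds for a.e. $z$ holds for a.e. $\omega$ and all $z\in Z_\omega$. Also, for $f\in L^2(\mathbb D)$ we have $f^\sharp|_{Z_\omega}\in\ell^2(Z_\omega)$ for a.e. $\omega$. In particular $1/\phi'\in\ell^2(Z_\omega)$ for a.e. $\omega$.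

**Fact (decomposable operators).** A bounded operator $R$ on $L^2(\mathbb D)$ commutes with all $M_{b(\phi)}$ if and only if there are matrices $t_\omega=(t_\omega(z,w))_{z,w\in Z_\omega}$, with $\omega\mapsto t_\omega(\sigma_j(\omega),\sigma_k(\omega))$ measurable on $\Omega_j\cap\Omega_k$ and $\operatorname{ess\,sup}\|t_\omega\|<\infty$, such that $(Rf)^\sharp|_{Z_\omega}=t_\omega(f^\sharp|_{Z_\omega})$ for a.e. $\omega$. Then $\|t_\omega\|\le\|R\|$ a.e., the matrices are determined a.e. by $R$, and products and adjoints are taken fibrewise.

This is von Neumann's theorem. Let us recall why the "only if" holds. The block $R_{jk}:L^2(\Omega_k)\to L^2(\Omega_j)$ commutes with multiplications. Put $t_{jk}=R_{jk}1_{\Omega_k}$. Then $R_{jk}b=t_{jk}b$ for bounded $b$ on $\Omega_k$, and $t_{jk}$ vanishes off $\Omega_j\cap\Omega_k$. Let $\xi$ be a finitely supported vector with entries in $\mathbb Q+i\mathbb Q$, and $p(\omega)$ the diagonal projection with entries $1_{\Omega_k}(\omega)$. Applying $R$ to the section $b(\omega)p(\omega)\xi$ gives $\int|b|^2\|t_\omega\xi\|^2\le\|R\|^2\int|b|^2\|p(\omega)\xi\|^2$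 for all $b$. So $\|t_\omega\xi\|\le\|R\|\,\|p(\omega)\xi\|$ for a.e. $\omega$, simultaneously for the countably many $\xi$. Hence $\|t_\omega\|\le\|R\|$ a.e. The operator given by $(t_\omega)$ and $R$ agree on a dense set.

As an example take $\phi=z^2$ and $Rf(z)=-f(-z)$. Then $(Rf)^\sharp(z)=-f(-z)/(2z)=f^\sharp(-z)$, so $t_\omega$ is the constant matrix that swaps the two points of $Z_\omega$. The factor $1/\phi'$ in $f^\sharp$ has absorbed the Jacobian.

## 4. Every $T\in V^*(\phi)$ acts on the fibres

An element of $V$ lives on $L^2_a$, which is not invariant under multiplication by $b(\phi)$. To use the fact just recalled we extend $T$ to $L^2(\mathbb D)$.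

**Lemma 4.** The closed span $K$ of $\{b(\phi)f:f\in L^2_a,\ b\text{ bounded Borel}\}$ is $L^2(\mathbb D)$.

*Proof.* Let $g\perp K$. For $f\in L^2_a$ and all $b$, (1) gives $\int_\Omega b(\omega)\sum_{z\in Z_\omega}f^\sharp(z)\overline{g^\sharp(z)}\,dA(\omega)=0$, so the inner sum vanishes for a.e. $\omega$. Hence for a.e. $\omega$ it vanishes for all polynomials $f$ with coefficients in $\mathbb Q+i\mathbb Q$, and moreover $1/\phi'$ and $g^\sharp$ are in $\ell^2(Z_\omega)$, so $\sum_{Z_\omega}|g^\sharp|/|\phi'|<\infty$. Fix such an $\omega$ and $z_0\in Z_\omega$. The function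
$$\beta(z)=\frac{\phi(z)-\omega}{z-z_0}\in H^\infty$$
vanishes on $Z_\omega\setminus\{z_0\}$, and $\beta(z_0)=\phi'(z_0)\ne0$. It is a bounded pointwise limit of polynomials of the kind above: approximate $\beta(rz)$, $r<1$, uniformly by Taylor polynomials, then by polynomials with coefficients in $\mathbb Q+i\mathbb Q$, and let $r\uparrow1$. By dominated convergence $\sum_{Z_\omega}\beta^\sharp\overline{g^\sharp}=0$. Only $z_0$ contributes, and $\beta^\sharp(z_0)=1$, so $g^\sharp(z_0)=0$. Thus $g=0$ a.e. $\square$

**Lemma 5.** Every $T\in V$ has a unique bounded extension $\tilde T$ to $L^2(\mathbb D)$ that commutes with all $M_{b(\phi)}$. The map $T\mapsto\tilde T$ is an isometric unital $*$-homomorphism. So there are matrices $t_\omega$ with $\|t_\omega\|\le\|T\|$ for a.e. $\omega$ and, for each $f\in L^2(\mathbb D)$,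
$$(\tilde Tf)^\sharp(z)=\sum_{w\in Z_\omega}t_\omega(z,w)f^\sharp(w)\qquad(\text{a.e. }\omega,\text{ all }z\in Z_\omega),\tag{2}$$
the series converging absolutely because the rows of $t_\omega$ are in $\ell^2$.

*Proof.* Uniqueness follows from Lemma 4, since $\tilde T(b(\phi)f)=b(\phi)Tf$ is forced. For existence let first $U\in V$ be unitary. For $f,g\in L^2_a$ and $j,l\ge0$,
$$\langle\phi^jf,\phi^lg\rangle=\langle UM_\phi^jf,UM_\phi^lg\rangle=\langle\phi^jUf,\phi^lUg\rangle .$$
So the push-forwards under $\phi$ of the complex measures $f\bar g\,dA$ and $Uf\,\overline{Ug}\,dA$ agree on all $\omega^j\bar\omega^l$. They live on a compact disc, so by Stone–Weierstrass they coincide: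
$$\int b(\phi)f\bar g\,dA=\int b(\phi)\,Uf\,\overline{Ug}\,dA\qquad\text{for all bounded Borel }b .$$
Expanding norms, $\|\sum b_k(\phi)f_k\|=\|\sum b_k(\phi)Uf_k\|$. So $\sum b_k(\phi)f_k\mapsto\sum b_k(\phi)Uf_k$ is well defined and isometric, and its range is dense because $U$ is onto. It extends to a unitary $\tilde U$ commuting with all $M_{b(\phi)}$. Its inverse sends $b(\phi)g$ to $b(\phi)U^*g$, so $\tilde U^*=\widetilde{U^*}$.

Every $T\in V$ is a linear combination of four unitaries of $V$, so $\tilde T$ exists. By uniqueness $T\mapsto\tilde T$ is linear and multiplicative. It preserves adjoints because it does so on unitaries. It is injective, and an injective $*$-homomorphism of $C^*$-algebras is isometric. The rest is the fact on decomposable operators. $\square$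

## 5. The matrix entries are constant on components of $X'$

We want to read off the single entry $t_\omega(z,w_0)$. For this we feed $T$ a function whose restriction to $Z_\omega$ lives at $w_0$ only. The proof of Lemma 4 used such a function, and it depends holomorphically on the chosen point. For $\lambda\in\mathbb D$ let
$$g_\lambda(z)=\frac{\phi(z)-\phi(\lambda)}{z-\lambda},\qquad g_\lambda(\lambda)=\phi'(\lambda).$$

**Proposition 6.** For $T\in V$ the function $G_T(z,\lambda)=(Tg_\lambda)(z)$ is holomorphic on $\mathbb D^2$. The function $c_T(z,w)=G_T(z,w)/\phi'(z)$ on $X'$ is constant on each component of $X'$. With $C_T(\omega)=(c_T(z,w))_{z,w\in Z_\omega}$ we have, for $S,T\in V$ and a.e. $\omega$,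
$$\|C_T(\omega)\|\le\|T\|,\qquad C_{ST}(\omega)=C_S(\omega)C_T(\omega),\qquad C_{T^*}(\omega)=C_T(\omega)^*.\tag{3}$$
For $f\in L^2_a$, and a.e. $\omega$ and all $z\in Z_\omega$,
$$(Tf)(z)=\phi'(z)\sum_{w\in Z_{\phi(z)}}c_T(z,w)\,\frac{f(w)}{\phi'(w)},\tag{4}$$
absolutely convergent, and the same formula holds for $\tilde T$ and $f\in L^2(\mathbb D)$. The map $T\mapsto c_T$ is linear and injective, $c_{T^*}(w,z)=\overline{c_T(z,w)}$ on $X'$, and $c_1=1_\delta$.

*Proof.* **Step 1: size of $g_\lambda$.** We need bounds in order to have holomorphy and, later, dominated convergence. By the maximum principle $\|g_\lambda\|_\infty\le2\|\phi\|_\infty/(1-|\lambda|)$. Let $d=(1-|\lambda|)/2$. On $|z-\lambda|=d$, hence on $|z-\lambda|\le d$, we have $|g_\lambda|\le2\|\phi\|_\infty/d$, and elsewhere $|g_\lambda(z)|\le2\|\phi\|_\infty/|z-\lambda|$. The first region contributes at most $4\pi\|\phi\|_\infty^2$ to $\|g_\lambda\|^2$, and the second at most $\int_d^24\|\phi\|_\infty^2r^{-2}\,2\pi r\,dr=8\pi\|\phi\|_\infty^2\log(2/d)$. So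
$$\|g_\lambda\|^2\le4\pi\|\phi\|_\infty^2\,\ell(\lambda)^2,\qquad\ell(\lambda)^2=1+2\log\frac4{1-|\lambda|},\qquad\ell\in L^2(\mathbb D).\tag{5}$$

**Step 2: $G_T$ is holomorphic on $\mathbb D^2$.** It is holomorphic in $z$ since $Tg_\lambda\in L^2_a$. Further $G_T(z,\lambda)=\langle g_\lambda,T^*K_z\rangle$. For fixed $w$ the function $\lambda\mapsto g_\lambda(w)=g_w(\lambda)$ is holomorphic, and it is bounded uniformly in $w$ for $\lambda$ in compact sets. By Morera and Fubini $\lambda\mapsto\langle g_\lambda,k\rangle$ is holomorphic for each $k\in L^2_a$. Finally $|G_T(z,\lambda)|\le\|T\|\|g_\lambda\|\|K_z\|$ is locally bounded. A separately holomorphic, locally bounded function is holomorphic.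

**Step 3: reading off the entries.** We show that for a.e. $\omega$
$$t_\omega(z,w)=G_T(z,w)/\phi'(z)\qquad\text{for all }z,w\in Z_\omega.\tag{6}$$
By (2), for a.e. $\omega$ and all $z\in Z_\omega$,
$$\frac{G_T(z,\lambda)}{\phi'(z)}=\sum_{w\in Z_\omega}t_\omega(z,w)\frac{g_\lambda(w)}{\phi'(w)}$$
for all $\lambda$ in a countable dense subset of $\mathbb D$. Also $\sum_w|t_\omega(z,w)|/|\phi'(w)|<\infty$ for a.e. $\omega$, since rows of $t_\omega$ and $1/\phi'$ are in $\ell^2$, and $|g_\lambda(w)|\le2\|\phi\|_\infty/(1-|\lambda|)$. By dominated convergence the right side is continuous in $\lambda$. The left side is too. So equality holds for all $\lambda\in\mathbb D$, and we may put $\lambda=w_0\in Z_\omega$. Since $g_{w_0}$ vanishes on $Z_\omega\setminus\{w_0\}$ and $g_{w_0}(w_0)=\phi'(w_0)$, the right side becomes $t_\omega(z,w_0)$.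

**Step 4: the algebraic relations.** By (6), $C_T(\omega)=t_\omega$ for a.e. $\omega$. So (3) and (4) restate Lemma 5 and the fact on decomposable operators. Linearity of $T\mapsto c_T$ is clear from the definition, and injectivity follows from (4). For $T=1$ we have $G_1(z,w)=g_w(z)$, which on $X'$ is $\phi'(z)$ if $w=z$ and $0$ otherwise. So $c_1=1_\delta$.

**Step 5: constancy.** We show that both $c_T$ and its conjugate are holomorphic. The function $c_T$ is holomorphic on $X'$. By (3), $c_{T^*}(w,z)=\overline{c_T(z,w)}$ at all points of $X'$ over a full-measure set of $\omega$. Such points are dense in $X'$, because $(z,w)\mapsto\phi(z)$ is a local biholomorphism. By continuity the identity holds on $X'$. The swap $(z,w)\mapsto(w,z)$ is biholomorphic on $X'$, so the left side is holomorphic in $(z,w)$. Hence $c_T$ and $\overline{c_T}$ are both holomorphic, and $c_T$ is locally constant. $\square$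

We write $c_T(i)$ for the value on $X_i$. In Test 1 the numbers $c_j$ are these values, and the factor $\phi'(z)/\phi'(\varepsilon^jz)=\varepsilon^j$ is the Jacobian.

**Example.** Let $\phi(z)=(z+\frac12)^2$, so $\mathbb D'=\mathbb D\setminus\{-\frac12\}$. Besides $\delta$, the surface $X'$ consists of the points $(z,-1-z)$ with $z$ in the lens $\{|z|<1,\ |z+1|<1\}$, $z\ne-\frac12$. This is one further component. For $T\in V$ with values $c_1$ on $\delta$ and $c_2$ on the other component, (4) says that $Tf(z)=c_1f(z)$ for a.e. $z$ outside the lens and $Tf(z)=c_1f(z)-c_2f(-1-z)$ for a.e. $z$ in the lens. Since $Tf$ is holomorphic, $Tf=c_1f$ on $\mathbb D$, so $c_2=0$ and $V=\mathbb C$. Two lessons: a component can be present in $X'$ and carry no operator, and the projection of a component to $\mathbb D'$ need not be a covering, since a local inverse can run out of the disk.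

## 6. From locally constant functions back to operators; entrywise products

**Lemma 7.** Let $c:I\to\mathbb C$, viewed as a locally constant function on $X'$, be such that the matrices $(c(z,w))_{z,w\in Z_\omega}$ are uniformly bounded for a.e. $\omega$. They define a bounded operator $R$ on $L^2(\mathbb D)$ commuting with all $M_{b(\phi)}$. If $R$ and $R^*$ map $L^2_a$ into itself, then $R|_{L^2_a}\in V$ and its coefficient function is $c$.

*Proof.* The entry $\omega\mapsto c(\sigma_j(\omega),\sigma_k(\omega))$ is the restriction to $\Omega_j\cap\Omega_k$ of a locally constant function on the open set $\phi(\Delta_j)\cap\phi(\Delta_k)$, hence Borel. So $R$ exists. Under the hypothesis, $R|_{L^2_a}$ has adjoint $R^*|_{L^2_a}$, and both commute with $M_\phi$. Taking adjoints, $R|_{L^2_a}$ commutes with $M_\phi^*$ as well, so it lies in $V$. By uniqueness in Lemma 5 its extension is $R$. So $c$ and the coefficient function of $R|_{L^2_a}$ agree over a.e. $\omega$, hence on a dense subset of $X'$. Both are locally constant, so they are equal. $\square$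

The Schur product of two matrices is the entrywise product. For example, the Schur product of $\begin{pmatrix}a&b\\b&a\end{pmatrix}$ and $\begin{pmatrix}c&d\\d&c\end{pmatrix}$ is $\begin{pmatrix}ac&bd\\bd&ac\end{pmatrix}$. The Schur product of bounded matrices $P,Q$ on $\ell^2(Z)$ is the compression of $P\otimes Q$ to the span of the vectors $e_z\otimes e_z$, so it is bounded with norm at most $\|P\|\|Q\|$. The next lemma gives $V$ a second, commutative multiplication.

**Lemma 8.** If $S,T\in V$, there is $R\in V$ with $c_R=c_Sc_T$.

*Proof.* By the bound on Schur products and Lemma 7, $c_Sc_T$ defines a bounded operator $R$ on $L^2(\mathbb D)$. By (3) its adjoint corresponds in the same way to $S^*,T^*$. So it suffices to show $Rf\in L^2_a$ for $f\in H^\infty$, a dense set.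

**Step 1: a function $H$ on $\mathbb D^2$ whose diagonal should be $\phi'\,Rf$.** Put $h_{z'}(\lambda)=G_T(z',\lambda)f(\lambda)$. By (5), $|h_{z'}(\lambda)|\le C\|K_{z'}\|\ell(\lambda)$ with $C$ independent of $z',\lambda$. So $h_{z'}\in L^2_a$ with locally bounded norm. For $k\in L^2_a$ the function $z'\mapsto\langle h_{z'},k\rangle$ is holomorphic by Morera and Fubini. Hence $H(z',z)=(Sh_{z'})(z)=\langle h_{z'},S^*K_z\rangle$ is separately holomorphic and locally bounded, so holomorphic on $\mathbb D^2$.

**Step 2: a fibre formula for $H$, valid for all $z'$.** We need it for $z'=z$, so a formula for almost every $z'$ would not do. By (4) for $S$, for a.e. $\omega$ and all $z\in Z_\omega$,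
$$H(z',z)=\phi'(z)\sum_{w\in Z_\omega}c_S(z,w)\,\frac{G_T(z',w)f(w)}{\phi'(w)}$$
for all $z'$ in a countable dense set. For $z'$ in a compact set the terms are dominated by a constant times $|c_S(z,w)|\,\ell(w)/|\phi'(w)|$. This is summable for a.e. $\omega$, because $\ell\in L^2(\mathbb D)$ gives $\ell^\sharp\in\ell^2(Z_\omega)$ and the rows of $C_S(\omega)$ are in $\ell^2$. So the right side is continuous in $z'$, and the formula holds for all $z'\in\mathbb D$.

**Step 3: the diagonal.** Put $z'=z$ and use $G_T(z,w)=c_T(z,w)\phi'(z)$ on $X'$. We get $H(z,z)=\phi'(z)\,(Rf)(z)$ for a.e. $z$. So $Rf$ agrees a.e. with the meromorphic function $H(z,z)/\phi'(z)$. A function with a pole is not square integrable near it, and $Rf\in L^2$, so there are no poles and $Rf\in L^2_a$. $\square$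

## 7. Finite Blaschke products and the cyclic covering near the circle

**Theorem 9 (Douglas–Putinar–Wang).** For a finite Blaschke product $B$ of degree $n\ge1$, $V^*(B)$ is abelian.

*Proof.* Use Sections 3 to 6 with $\phi=B$. **Step 1: a connected $n$-fold covering of an annulus.** Near the circle there are no critical points, and we make this precise. Choose $r\in(0,1)$ larger than the moduli of the finitely many critical values of $B$ in $\mathbb D$. Let $Y=\{r<|\omega|<1\}$ and $A_r=B^{-1}(Y)\subset\mathbb D'$. Since $|B|\to1$ at $\partial\mathbb D$, the map $B:A_r\to Y$ is proper. It is a local homeomorphism, so it is an $n$-fold covering, and every component of $A_r$ covers $Y$. So each component contains points with $|B|$ arbitrarily close to $1$, that is, points arbitrarily near $\partial\mathbb D$. But $A_r$ contains an annulus $\{s<|z|<1\}$, which is connected. So all components meet the same connected subset of $A_r$, and $A_r$ is connected.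

**Step 2: coefficients become a convolution algebra on $\mathbb Z/n$.** Since $\pi_1(Y)=\mathbb Z$, the connected covering $A_r\to Y$ is normal with cyclic deck group $\langle\tau\rangle$ of order $n$, and $B^{-1}(B(z))=\{\tau^kz\}_{k\in\mathbb Z/n}$ for $z\in A_r$. The graph of $\tau^k$ over $A_r$ is a connected subset of $X'$. So $c_T(z,\tau^kz)=:\gamma_T(k)$ does not depend on $z\in A_r$. By (3),
$$\gamma_{ST}(k)=\sum_{j\in\mathbb Z/n}\gamma_S(j)\,\gamma_T(k-j)=\gamma_{TS}(k).$$
By (4), $STf=TSf$ a.e. on $A_r$ for $f\in L^2_a$, hence on $\mathbb D$ by the identity theorem. $\square$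

**Lemma 10.** $\dim V^*(B)$ equals the number $q$ of components of $X'_B$, and $q\le n$.

*Proof.* Remove from $\mathbb D$ the finite set $B^{-1}(\text{critical values})$. Over the connected set that remains, $(z,w)\mapsto z$ makes $X'_B$ an $n$-sheeted covering, which has at most $n$ components. Only finitely many points of $X'_B$ lie over the removed set, and removing finitely many points does not disconnect a connected surface. So $q\le n$.

For a component $X_i$ the matrices of $1_{X_i}$ are $0$–$1$ matrices of size $n$, so they are uniformly bounded. Lemma 7 gives a bounded operator $E_i$ on $L^2(\mathbb D)$. For $f\in L^2_a$, $E_if(z)=B'(z)\sum_{w:(z,w)\in X_i}f(w)/B'(w)$ is locally a finite sum over local inverses, so it is a.e. equal to a function holomorphic off a finite set. It is in $L^2$, so the isolated singularities are removable and $E_if\in L^2_a$. The adjoint $E_i^*$ corresponds to the swapped component and has the same property. By Lemma 7, $E_i|_{L^2_a}\in V^*(B)$ with coefficient function $1_{X_i}$. These $q$ operators are linearly independent, and they span, since $c_T=\sum_ic_T(i)1_{X_i}$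 for $T\in V^*(B)$. $\square$

For $B=z^q$ there are $q$ components, so every $q\ge1$ occurs. Lemma 10 also proves (ii)$\Rightarrow$(i) in Theorem 1. For the rest of Theorem 1 we must produce $B$ from finite-dimensionality alone.

## 8. A finite equivalence relation inside $X'$

Assume from here to the end of Section 11 that $\dim V<\infty$. One might hope to finish by algebra. We have a finite-dimensional space of matrices $C_T(\omega)$ with constant entries, closed under matrix products, adjoints and Schur products, and containing the identity. Does this force commutativity? It does not. Take a finite group $\Gamma$ and the matrices $[c(\gamma\sigma^{-1})]_{\sigma,\gamma\in\Gamma}$ with $c:\Gamma\to\mathbb C$. They contain the identity, they are closed under adjoints and Schur products, and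
$$\sum_vc(v\sigma^{-1})\,d(\gamma v^{-1})=\sum_uc(u)\,d\big((\gamma\sigma^{-1})u^{-1}\big),$$
so they are closed under matrix products. They include the left translations of $\Gamma$, so for $\Gamma=S_3$ the algebra is nonabelian. The identities (3) and Lemma 8 therefore cannot suffice. The geometry of the disk has to enter, and the only place where we have seen it force commutativity is the annulus of Theorem 9. The algebra still gives something useful.

**Lemma 11.** There are a set $I_0\subset I$ and $E\in V$ such that, with $X_0=\bigcup_{i\in I_0}X_i$, we have $c_E=1_{X_0}$ and $c_T=0$ off $X_0$ for every $T\in V$. Write $z\approx w$ if $(z,w)\in X_0$. For a.e. $\omega$, $\approx$ is an equivalence relation on $Z_\omega$. The number $N(z)=\#\{w:z\approx w\}$ is at most $\|E\|^2$ for every $z\in\mathbb D'$.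

*Proof.* **Step 1: indicators.** We find the largest possible support. By Lemma 8, $\mathcal A=\{c_T:T\in V\}$ is a finite-dimensional algebra of functions on $I$ under pointwise multiplication. For $T\in V$ the powers $c_T,c_T^2,\dots$ are linearly dependent, so $c_T$ is annihilated by a nonzero polynomial and takes finitely many values. For each value $\alpha\ne0$ there is, by Lagrange interpolation, a polynomial $p$ with $p(0)=0$, $p(\alpha)=1$ and $p=0$ at the other values. So $1_{\{c_T=\alpha\}}=p(c_T)\in\mathcal A$. Hence $\mathcal A$ is spanned by indicator functions. A finite-dimensional space of functions is determined by values at finitely many points, so $\mathcal A$ contains only finitely many indicators. The corresponding sets are closed under intersections and differences. Let $A_1,\dots,A_d$ be the minimal nonempty ones. They are pairwise disjoint and every set of the family is a union of some of them. Put $I_0=\bigsqcup A_j$. Then $1_{I_0}\in\mathcal A$, and all elements of $\mathcal A$ vanish off $I_0$.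

**Step 2: equivalence relation.** Reflexivity: $c_1=1_\delta\in\mathcal A$, so $\delta\subset X_0$. Symmetry: if $z\approx w$, then $c_{E^*}(w,z)=\overline{c_E(z,w)}=1\ne0$, so $w\approx z$. Transitivity: for a.e. $\omega$ the $(z,w)$ entry of $C_{E^2}(\omega)=C_E(\omega)^2$ is $\#\{v:z\approx v\approx w\}$. If it is nonzero, then $c_{E^2}(z,w)\ne0$, so $z\approx w$.

**Step 3: the bound.** If $z\approx w_1,\dots,w_m$ with distinct $w_j$, then, $X_0$ being open in $X'$ and the first projection a local homeomorphism, every $z'$ near $z$ is related to points near $w_1,\dots,w_m$. So $N$ is lower semicontinuous. For a.e. $z$, $N(z)$ is the squared $\ell^2$-norm of a row of $C_E(\omega)$, so $N(z)\le\|E\|^2$. The set $\{N>\|E\|^2\}$ is open and null, hence empty. $\square$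

Let $n=\max N\ge1$, attained at $a\in\mathbb D'$. The local homeomorphism property and maximality give a disc $\Delta\ni a$ and holomorphic maps $\rho_1=\mathrm{id},\rho_2,\dots,\rho_n:\Delta\to\mathbb D'$ with pairwise disjoint images such that
$$\phi\circ\rho_j=\phi,\qquad\{w:w\approx z\}=\{\rho_1(z),\dots,\rho_n(z)\}\qquad(z\in\Delta).$$
Note that $\rho_j'(z)=\phi'(z)/\phi'(\rho_j(z))\ne0$.

Now it is clear what $B$ should be: a function whose fibres are the classes of $\approx$. The first thing to try is the product $\prod_j\frac{\rho_j-a}{1-\bar a\rho_j}$ on $\Delta$, a symmetric function of the class, continued analytically along paths in $\mathbb D'$. This stops at once: to continue the $\rho_j$ one must know that the points of the class do not run out to $\partial\mathbb D$ along the path. In the example of Section 5 a local inverse did just that. That component was not in $X_0$, but nothing proved so far forbids the same behavior in $X_0$. We only know that $N$ is lower semicontinuous, so it might drop below $n$ elsewhere.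

The way past is to continue not the points $\rho_j(z)$ but their power sums with weights. These are the functions $E(\zeta^k)$, where $\zeta$ is the coordinate function, and they are holomorphic on all of $\mathbb D$ because $E$ maps $L^2_a$ to itself. A finite set of nodes with nonzero weights can be recovered from its moments by Hankel determinants.

## 9. Recovering the classes from the moments $E(\zeta^k)$

**Step 1: a polynomial $Q(z,x)$ with roots $\rho_j(z)$ on $\Delta$ and meromorphic coefficients on $\mathbb D$.** Let $a_k=E(\zeta^k)\in L^2_a$, $k\ge0$. By (4) and continuity,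
$$a_k(z)=\sum_{j=1}^n\rho_j'(z)\,\rho_j(z)^k\qquad(z\in\Delta).\tag{7}$$
Let $H_n=\det(a_{i+j})_{0\le i,j<n}$, a holomorphic function on $\mathbb D$. By (7), on $\Delta$ the matrix is $P\,\mathrm{diag}(\rho_1',\dots,\rho_n')\,P^{\mathsf T}$ with the Vandermonde matrix $P=(\rho_j^i)$, so
$$H_n=\prod_j\rho_j'\prod_{i<j}(\rho_i-\rho_j)^2\ne0\quad\text{on }\Delta.$$
Write $\prod_j(x-\rho_j(z))=\sum_{l=0}^nq_l(z)x^{n-l}$ with $q_0=1$. Multiplying by $\rho_j'\rho_j^k$ at $x=\rho_j$ and summing over $j$,
$$\sum_{l=0}^nq_l\,a_{k+n-l}=0\qquad(k\ge0)\tag{8}$$
on $\Delta$. The equations with $k=0,\dots,n-1$ are a linear system for $q_1,\dots,q_n$ with determinant $\pm H_n$. By Cramer's rule the $q_l$ extend meromorphically to $\mathbb D$ with poles only in $\{H_n=0\}$. By the identity theorem (8) persists for all $k$ off $\{H_n=0\}$. Put $Q(z,x)=\sum_lq_l(z)x^{n-l}$.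

For $\phi=z^2$ we have $\rho_1=z$, $\rho_2=-z$, $a_k=(1-(-1)^k)z^k$, $H_2=a_0a_2-a_1^2=-4z^2$ and $Q=x^2-z^2$. Here $H_2$ vanishes at $0$ although $Q$ has no pole there. The next step shows that this is general.

**Step 2: the roots of $Q(z,\cdot)$ lie in the closed disk, and the $q_l$ are holomorphic.** Fix $z$ with $H_n(z)\ne0$. Since $|a_k(z)|\le\|E\|\|\zeta^k\|\|K_z\|$ is bounded in $k$, the series $F(x)=\sum_{k\ge0}a_k(z)x^{-k-1}$ is holomorphic for $|x|>1$. The coefficient of $x^{-k-1}$, $k\ge0$, in $Q(z,x)F(x)$ is the left side of (8). So $Q(z,x)F(x)=P(x)$ is a polynomial in $x$.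

The polynomials $Q(z,\cdot)$ and $P$ have no common root. Otherwise divide both by the common linear factor: $Q_1F=P_1$ with polynomials $P_1,Q_1$, $Q_1$ monic of degree $n-1$. Comparing coefficients of $x^{-k-1}$, $k\ge0$, gives a monic recurrence of order $n-1$ for the sequence $(a_k(z))_k$. Then the columns of the Hankel matrix are linearly dependent and $H_n(z)=0$, a contradiction. (For $n=1$ the recurrence says $a_0(z)=0$, which is $H_1(z)=0$.)

If $x_1$ were a root of $Q(z,\cdot)$ with $|x_1|>1$, then $P(x_1)=Q(z,x_1)F(x_1)=0$, a common root. So all roots satisfy $|x|\le1$. Therefore $|q_l|\le\binom nl$ off $\{H_n=0\}$, and the $q_l$ extend holomorphically to $\mathbb D$. The relations (8) hold on $\mathbb D$, and by continuity of roots the roots of $Q(z,\cdot)$ lie in $|x|\le1$ for all $z\in\mathbb D$.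

**Step 3: the roots lie in the open disk.** This replaces the missing statement that the class does not run out to the circle. Let $|x_1|=1$. For $t>1$ the function $Q(\cdot,tx_1)$ has no zero in $\mathbb D$. Let $t\downarrow1$. By Hurwitz, $Q(\cdot,x_1)$ is zero-free or identically $0$, and the latter is false on $\Delta$, where the roots are $\rho_j(z)\in\mathbb D$. So for every $z\in\mathbb D$ the multiset $\mathcal R(z)$ of the $n$ roots of $Q(z,\cdot)$ lies in $\mathbb D$.

**Step 4: transporting identities from $\Delta$ to $\mathbb D$.** For compact $K\subset\mathbb D$ the set $\bigcup_{z\in K}\mathcal R(z)$ is a compact subset of $\mathbb D$, being a projection of the compact set $\{(z,x):z\in K,\ |x|\le1,\ Q(z,x)=0\}$. So for $h$ holomorphic on $\mathbb D^2$ the sum $\sum_{x\in\mathcal R(z)}h(x,z)$ is holomorphic in $z\in\mathbb D$: locally it is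
$$\frac1{2\pi i}\oint_{|x|=s}h(x,z)\,\frac{Q_x(z,x)}{Q(z,x)}\,dx$$
with $s<1$ close to $1$.

**Lemma 12.** Let $h$ be holomorphic on $\mathbb D^2$. If $h(x,z)=0$ for all $z\in\Delta$, $x\in\mathcal R(z)$, then $h(x,z)=0$ for all $z\in\mathbb D$, $x\in\mathcal R(z)$.

*Proof.* For $m=1,\dots,n$ the holomorphic function $\sum_{x\in\mathcal R(z)}h(x,z)^m$ vanishes on $\Delta$, hence on $\mathbb D$. By Newton's identities all elementary symmetric functions of the $n$ numbers $h(x,z)$, $x\in\mathcal R(z)$, vanish, so these numbers are $0$. $\square$

**Step 5: the sets $\mathcal R(z)$ behave like classes.** We claim, for all $z\in\mathbb D$ and $x\in\mathcal R(z)$: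
$$\text{(a)}\quad\phi(x)=\phi(z)\ \text{ and }\ z\in\mathcal R(z);\qquad\qquad\text{(b)}\quad Q(x,\cdot)=Q(z,\cdot),\ \text{ that is, }\mathcal R(x)=\mathcal R(z).$$
For (a), apply Lemma 12 to $h(x,z)=\phi(x)-\phi(z)$. Since $\rho_1=\mathrm{id}$, the holomorphic function $Q(z,z)$ vanishes on $\Delta$, hence on $\mathbb D$.

For (b), fix $y\in\mathbb C$ and apply Lemma 12 to $h(x,z)=Q(x,y)-Q(z,y)$. We must check $Q(\rho_j(z),y)=Q(z,y)$ for $z\in\Delta$, and by continuity a.e. $z\in\Delta$ suffices. For a.e. $z\in\Delta$, $\approx$ is an equivalence relation on $Z_{\phi(z)}$, and (4) for $E$ holds at all points of $Z_{\phi(z)}$ with $f=\zeta^k$ for all $k$. Let $w=\rho_j(z)$. The class of $w$ is the class of $z$, so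
$$a_k(w)=\phi'(w)\sum_{l=1}^n\frac{\rho_l(z)^k}{\phi'(\rho_l(z))}\qquad(k\ge0).$$
These are moments with $n$ distinct nodes $\rho_l(z)$ and nonzero weights. By the Vandermonde factorization $H_n(w)\ne0$, so a monic recurrence of order $n$ for $(a_k(w))_k$ is unique. The polynomial $Q(w,x)$ gives one by (8) at $w$, and $\prod_l(x-\rho_l(z))=Q(z,x)$ gives one by the displayed formula. So they are equal.

## 10. The Blaschke product with fibres $\mathcal R(z)$

Now the product that we could not continue by hand is available on all of $\mathbb D$. Put
$$B(z)=\prod_{x\in\mathcal R(z)}\frac{x-a}{1-\bar ax}.\tag{9}$$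

**Step 1: $B$ is holomorphic, bounded by $1$, and constant on the sets $\mathcal R(z)$.** The product is a polynomial in the power sums $\sum_{x\in\mathcal R(z)}\big(\frac{x-a}{1-\bar ax}\big)^m$, $1\le m\le n$, which are holomorphic by Step 4 of Section 9. Each factor has modulus less than $1$, so $|B|<1$. By (b), $B(x)=B(z)$ for $x\in\mathcal R(z)$.

**Step 2: $B$ is a nonconstant finite Blaschke product.** We show $|B(z)|\to1$ as $|z|\to1$. Given $s<1$, choose $s'<1$ with $\mathcal R(x)\subset\{|\cdot|\le s'\}$ whenever $|x|\le s$. If $|z|>s'$ and some $x\in\mathcal R(z)$ had $|x|\le s$, then $z\in\mathcal R(z)=\mathcal R(x)$ would give $|z|\le s'$, a contradiction. So all points of $\mathcal R(z)$ tend to $\partial\mathbb D$ as $|z|\to1$, and $|B(z)|\to1$. Also $B(a)=0$ because $a\in\mathcal R(a)$.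

**Step 3: $\deg B=n$.** If $B(z)=0$, then $a\in\mathcal R(z)$, so $z\in\mathcal R(z)=\mathcal R(a)$. Conversely, $z\in\mathcal R(a)$ gives $a\in\mathcal R(a)=\mathcal R(z)$ and $B(z)=0$. So $B^{-1}(0)=\mathcal R(a)=\{\rho_1(a),\dots,\rho_n(a)\}$, which are $n$ distinct points. On $\Delta$ we have $B(z)=\prod_j\frac{\rho_j(z)-a}{1-\bar a\rho_j(z)}$. At $a$ the factor $j=1$ has a simple zero, and the others do not vanish since $\rho_j(a)\ne a$ for $j\ge2$. So the zero at $a$ is simple. Since $B\circ\rho_l=B$ on $\Delta$ and $\rho_l'(a)\ne0$, the zero at $\rho_l(a)$ is simple too.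

**Step 4: $\mathcal R(z)=B^{-1}(B(z))$ for all $z\in\mathbb D$, with multiplicities.** For $z\in\Delta$, $\mathcal R(z)$ consists of $n$ distinct points of $B^{-1}(B(z))$, so it is the whole fibre. To extend this, write $B=p_1/p_2$ with $p_1=c\prod(x-\alpha_i)$, $p_2=\prod(1-\bar\alpha_ix)$, $|c|=1$. For $|\omega|<1$ the polynomial $p_1-\omega p_2$ has leading coefficient $c-\omega\prod(-\bar\alpha_i)\ne0$, and its $n$ roots are $B^{-1}(\omega)$ with multiplicity. So the coefficients of $\prod_{w\in B^{-1}(B(z))}(x-w)$ are holomorphic in $z\in\mathbb D$. They agree with those of $Q(z,\cdot)$ on $\Delta$, hence on $\mathbb D$.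

**Step 5: $\phi=h\circ B$ with $h\in H^\infty(\mathbb D)$.** By (a) and Step 4, $\phi$ is constant on the fibres of $B$, and $B(\mathbb D)=\mathbb D$. So $\phi=h\circ B$ with a bounded function $h$ on $\mathbb D$. Off the finitely many critical values of $B$ the function $h$ is $\phi$ composed with a local inverse of $B$, so it is holomorphic there. The singularities at the critical values are removable, and after redefining $h$ at these points $h\circ B=\phi$ persists by continuity. So $h\in H^\infty$.

For $\phi=z^2$ and $a\ne0$, (9) gives $B(z)=\frac{(z-a)(-z-a)}{(1-\bar az)(1+\bar az)}=-\frac{z^2-a^2}{1-\bar a^2z^2}$, a Möbius function of $z^2$, as it should be.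

## 11. $V^*(\phi)=V^*(B)$, and the end of the proof of Theorem 1

**Step 1: $V^*(B)\subseteq V^*(\phi)$.** We show $M_\phi\in W^*(B)$. Choose polynomials $p_k\to h$ boundedly and pointwise on $\mathbb D$ (Taylor polynomials of dilates of $h$). By dominated convergence $M_{p_k\circ B}=p_k(M_B)\to M_{h\circ B}=M_\phi$ in the weak operator topology. So $M_\phi\in W^*(B)$, and $V^*(B)=W^*(B)'\subseteq V^*(\phi)$.

**Step 2: $V^*(\phi)\subseteq V^*(B)$.** Here we use that all coefficients live on $X_0$. Let $T\in V$, $f\in L^2_a$. For a.e. $z\in\Delta$ only the points $w\approx z$, that is $w\in\{\rho_j(z)\}$, contribute to (4), and for these $B(w)=B(z)$. So $T(Bf)=B\,Tf$ a.e. on $\Delta$, hence on $\mathbb D$ by the identity theorem. The same holds for $T^*\in V$. So $T$ commutes with $M_B$ and $M_B^*$.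

This proves (i)$\Rightarrow$(ii). In the situation of (ii), $V^*(\phi)=V^*(B)$ is abelian by Theorem 9, and by Lemma 10 its dimension is the number $q\le\deg B$ of components of $X'_B$. An abelian von Neumann algebra of dimension $q$ is $\mathbb C^q$. Theorem 1 is proved. $\blacksquare$

## 12. Fibres that are group orbits: $V^*(\phi)\cong L(G)$

We drop the assumption $\dim V<\infty$ and turn to Theorem 2. So $\phi(z)=\phi(w)$ exactly when $w\in Gz$.

**Step 1: the components of $X'$ are graphs of group elements.** From $\phi\circ\gamma=\phi$ we get
$$\phi'(\gamma z)\,\gamma'(z)=\phi'(z)\qquad(\gamma\in G),\tag{10}$$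
so $\mathbb D'$ is $G$-invariant. The action on $\mathbb D'$ is free. Indeed, let $z\in\mathbb D'$, $\gamma\ne1$, $\gamma z=z$. Points $z_1\ne z$ near $z$ satisfy $\gamma z_1\ne z_1$, since $\gamma$ has at most one fixed point in $\mathbb D$, while $\phi(\gamma z_1)=\phi(z_1)$ and $\gamma z_1$ is near $z$. So $\phi$ is not injective near $z$, a contradiction. An orbit in $\mathbb D'$ is a fibre, hence countable, so $G$ is countable. Now $X'$ is the disjoint union of the graphs $\{(z,\gamma z):z\in\mathbb D'\}$. Each is connected, and open in $X'$ because it is the image of a continuous section of the local homeomorphism $(z,w)\mapsto z$. So these are the components, and we write $c_T(\gamma)$.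

**Step 2: a fundamental set.** We need coordinates in which all fibres look like $G$. Let
$$F=\bigcup_k\Big(\Delta_k\setminus\phi^{-1}\big(\phi(\textstyle\bigcup_{j<k}\Delta_j)\big)\Big),$$
a Borel set. A point of an orbit in $\mathbb D'$ belongs to the $k$-th set if and only if it lies in $\Delta_k$ and the orbit meets no $\Delta_j$ with $j<k$. So only the first index $k$ for which the orbit meets $\Delta_k$ matters. The orbit is a fibre and $\phi$ is injective on $\Delta_k$, so exactly one point results. Hence $F$ meets each orbit in $\mathbb D'$ exactly once, $\mathbb D'=\bigsqcup_{\gamma}\gamma F$, and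
$$W:L^2(\mathbb D)\to L^2(F)\otimes\ell^2(G),\qquad(Wf)(z,\gamma)=f(\gamma z)\,\gamma'(z)$$
is unitary by change of variables.

**Step 3: $V^*(\phi)$ maps into $L(G)$.** Let $T\in V$, $f\in L^2(\mathbb D)$ and $\sigma\in G$. Use (4) for $\tilde T$ at the point $\sigma z$, for a.e. $z\in F$. Its fibre is $\{\gamma z\}_{\gamma\in G}$, and $(\sigma z,\gamma z)$ lies in the graph of $\gamma\sigma^{-1}$. Multiply by $\sigma'(z)=\phi'(z)/\phi'(\sigma z)$ and use $\gamma'(z)=\phi'(z)/\phi'(\gamma z)$, both from (10):
$$(W\tilde Tf)(z,\sigma)=\sum_{\gamma\in G}c_T(\gamma\sigma^{-1})\,(Wf)(z,\gamma).\tag{11}$$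
So $W\tilde TW^*=1\otimes C_T$ with the bounded matrix $C_T=[c_T(\gamma\sigma^{-1})]_{\sigma,\gamma}$. It is unchanged under $(\sigma,\gamma)\mapsto(\sigma g,\gamma g)$, so it commutes with right translations, and $C_T\in L(G)$. By Lemma 5, $T\mapsto C_T$ is an injective unital $*$-homomorphism.

**Step 4: every $x\in L(G)$ occurs.** Since $x$ commutes with right translations, its matrix has the form $[c(\gamma\sigma^{-1})]_{\sigma,\gamma}$. By the computation of Step 3, $R=W^*(1\otimes x)W$ is the operator that Lemma 7 associates with $c$, and we must check that $R$ and $R^*$ preserve $L^2_a$. The matrix of $\lambda_g$ is $[1_{\gamma\sigma^{-1}=g^{-1}}]$, and by the chain rule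
$$(Wf)(z,g^{-1}\sigma)=f(g^{-1}\sigma z)\,(g^{-1})'(\sigma z)\,\sigma'(z),$$
so $W^*(1\otimes\lambda_g)W$ is $f\mapsto(f\circ g^{-1})(g^{-1})'$. This operator and its adjoint $f\mapsto(f\circ g)g'$ preserve $L^2_a$. By Kaplansky's density theorem, $\ell^2(G)$ being separable, $x$ is the weak limit of a bounded sequence $x_m$ of finite combinations of left translations. Then $1\otimes x_m\to1\otimes x$ weakly, and the same holds for the adjoints. Since $L^2_a$ is weakly closed, $R$ and $R^*$ preserve $L^2_a$. By Lemma 7, $T=R|_{L^2_a}\in V$ has coefficient function $c$, that is, $C_T=x$.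

So $T\mapsto C_T$ is a $*$-isomorphism $V^*(\phi)\to L(G)$.

## 13. The type of $L(G)$ for a Fuchsian group, and the dihedral case

**Step 1: which groups can occur.** The group $G$ is discrete in $\mathrm{Aut}(\mathbb D)$. Indeed, let $\gamma_k\in G\setminus\{1\}$ with $\gamma_k\to\mathrm{id}$, and take $z\in\mathbb D'$. Then $\gamma_kz\to z$ inside the discrete closed fibre $Z_{\phi(z)}$, so $\gamma_kz=z$ for large $k$, and $\gamma_k=1$ by freeness, a contradiction. So $G$ is a Fuchsian group. An elementary Fuchsian group is cyclic or infinite dihedral (Katok, *Fuchsian Groups*, Thm 2.4.3). A nonelementary one contains two hyperbolic elements without common fixed points (Beardon, *The Geometry of Discrete Groups*, §5.1). These two facts are used only for the "if and only if" in Theorem 2, not for Corollary 3.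

**Step 2: cyclic groups.** Here $L(G)$ is generated by one unitary, so it is abelian, hence of type I.

**Step 3: the infinite dihedral group.** We compute $L(G)$ explicitly. Let $G=\langle t\rangle\rtimes\langle s\rangle$ with $s^2=1$, $sts=t^{-1}$. Identify $\ell^2(G)=\ell^2(\langle t\rangle)\oplus\ell^2(\langle t\rangle s)$ with $L^2(-\pi,\pi)\oplus L^2(-\pi,\pi)$, up to a common scalar, by sending $t^k$ to $(e^{ik\theta},0)$ and $t^ks$ to $(0,e^{ik\theta})$. Then $\lambda_t$ is multiplication by $e^{i\theta}$ on both summands. Since $st^k=t^{-k}s$ and $s\,t^ks=t^{-k}$, the operator $u=\lambda_s=u^*=u^{-1}$ is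
$$u(\xi,\eta)=(\eta^\vee,\xi^\vee),\qquad f^\vee(\theta)=f(-\theta).$$
The von Neumann algebra generated by $\lambda_t$ is $L^\infty(-\pi,\pi)$, acting diagonally by $f(\xi,\eta)=(f\xi,f\eta)$, and $ufu=f^\vee$.

We claim that every $x\in L(G)$ is $x=f+gu$ with unique $f,g\in L^\infty(-\pi,\pi)$. Let $J=1\oplus(-1)$. Since $J\lambda_{t^k}J=\lambda_{t^k}$ and $J\lambda_{t^ks}J=-\lambda_{t^ks}$, the weakly continuous map $x\mapsto\frac12(x+JxJ)$ sends finite combinations of left translations to finite combinations of the $\lambda_{t^k}$. Such combinations are weakly dense in $L(G)$, so for $x\in L(G)$ the operator $f:=\frac12(x+JxJ)$ lies in the weak closure of the span of the $\lambda_{t^k}$, which is $L^\infty(-\pi,\pi)$. The same argument applies to $x\mapsto\frac12(x-JxJ)u$, which sends $\lambda_{t^ks}=\lambda_{t^k}u$ to $\lambda_{t^k}$ and $\lambda_{t^k}$ to $0$. It gives $g:=\frac12(x-JxJ)u\in L^\infty(-\pi,\pi)$. Then $x=f+gu$. Uniqueness is clear, since $f$ is block diagonal and $gu$ is block off-diagonal.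

The isomorphism is
$$f+gu\longmapsto\begin{pmatrix}f(\theta)&g(\theta)\\g(-\theta)&f(-\theta)\end{pmatrix},\qquad0<\theta<\pi .$$
It is a linear bijection onto $M_2(L^\infty(0,\pi))$, since the four entries prescribe $f$ and $g$ on $(0,\pi)$ and on $(-\pi,0)$ independently. For products,
$$(f+gu)(f_1+g_1u)=ff_1+gg_1^\vee+(fg_1+gf_1^\vee)u,$$
and the matrix product has first row $\big(f(\theta)f_1(\theta)+g(\theta)g_1(-\theta),\ f(\theta)g_1(\theta)+g(\theta)f_1(-\theta)\big)$. The second row is obtained from these two entries by replacing $\theta$ by $-\theta$ and exchanging their places, on both sides alike. So the map is multiplicative. For adjoints, $(f+gu)^*=\bar f+u\bar g=\bar f+\bar g^\vee u$, whose matrix is $\begin{pmatrix}\bar f(\theta)&\bar g(-\theta)\\\bar g(\theta)&\bar f(-\theta)\end{pmatrix}$, the conjugate transpose. So $L(G)\cong M_2(\mathbb C)\otimes L^\infty(0,\pi)$, which is of type I (homogeneous of type I$_2$) and nonabelian. With Section 12 and the proof in Section 2, Corollary 3 is established.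

**Step 4: nonelementary groups contain $F_2$.** Let $g,h\in G$ be hyperbolic without common fixed points. Around the four fixed points on $\partial\mathbb D$ choose open arcs with pairwise disjoint closures that do not cover the circle. For large $m$ each of the letters $g^{\pm m},h^{\pm m}$ maps the complement of the arc at its repelling point into the arc at its attracting point. The repelling arc of a letter is the attracting arc of its inverse. Let a nonempty reduced word in these letters act on a point outside the four arcs. The first letter applied moves the point into its attracting arc. The next letter is not its inverse, so this arc is not its repelling arc, and the point moves into the new attracting arc, and so on. The final image lies in one of the arcs, so the word is not the identity. Hence $g^m,h^m$ generate a free group $F_2\subset G$.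

**Step 5: for nonelementary $G$ the algebra $L(G)$ is not of type I.** $L(G)$ is finite, having the faithful normal trace $x\mapsto\langle x\delta_1,\delta_1\rangle$. Under left translation by $F_2$ the space $\ell^2(G)$ is a direct sum of copies of $\ell^2(F_2)$, one for each coset $F_2g$, so $L(G)$ contains $L(F_2)$ with the same unit, and $L(F_2)$ is a II$_1$ factor. Suppose $L(G)$ were of type I. Then it would be a direct sum of algebras $M_n(L^\infty(Y_n))$ with $n<\infty$, and compressing to a nonzero summand would give a unital $*$-homomorphism $L(F_2)\to M_n(L^\infty(Y_n))$. A II$_1$ factor contains $n+1$ equivalent orthogonal projections with sum $1$. Their images are equivalent through the images of the partial isometries, so they have a common pointwise rank $r(y)$, and $(n+1)\,r(y)=n$ for a.e. $y\in Y_n$. This is impossible for an integer $r(y)$. So $L(G)$ is not of type I.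

By Step 1, if $G$ is neither cyclic nor infinite dihedral, it is nonelementary, and Step 5 applies. With Steps 2 and 3 this proves Theorem 2. In particular, among the $\phi$ whose fibres are the orbits of a group $G\subset\mathrm{Aut}(\mathbb D)$, a nonabelian type I algebra $V^*(\phi)$ occurs exactly when $G$ is infinite dihedral. $\blacksquare$
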